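\title{An expansive homeomorphism of a one-dimensional locally connected continuum}

\begin{abstract}
We construct a one-dimensional locally connected continuum $X$ that admits an expansive homeomorphism. It is an invariant subset of a hyperbolic automorphism of the $4$-torus whose stable and unstable spaces are both two-dimensional. Points of the torus are coded by pseudo-orbits whose jumps range over discs, and at most one small convex hole is cut out of each disc. The holes force $X$ to miss enough two-dimensional planes to have dimension one, and since a disc with one such hole is connected, $X$ is locally connected. The continuum $X$ has no cut points and at most countably many local separating points. We also show that no torus of dimension less than four carries such an example.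
\end{abstract}

\section{Introduction}\label{sec:intro}

A \emph{continuum} is a nonempty compact connected metric space; it is \emph{nondegenerate} if it has more than one point. A homeomorphism $f$ of a compact metric space $(X,d)$ is \emph{expansive} if there is a constant $c>0$ such that for any two distinct points $x,y\in X$ there is an integer $n$, of either sign, with $d(f^n(x),f^n(y))>c$. An observer who cannot resolve distances below $c$, but who watches entire orbits, can then tell any two points apart. Two metrics that induce the topology of a compact space are uniformly equivalent, so the existence of an expansive homeomorphism is a topological property of $X$, and one may ask which spaces have it. Throughout, dimension means covering dimension.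

Three examples frame the question. The shift on $\{0,1\}^{\mathbb Z}$ is expansive, because some iterate moves a coordinate in which two sequences differ to position $0$; the space is zero-dimensional. The automorphism of $\mathbb T^2=\mathbb R^2/\mathbb Z^2$ with matrix $\left(\begin{smallmatrix}1&1\\1&2\end{smallmatrix}\right)$ is expansive by the argument of Lemma~\ref{lem:expansive}; the space is locally connected and two-dimensional. Between them lies the solenoid $\Sigma=\{(x_n)\in(\mathbb R/\mathbb Z)^{\mathbb Z}: x_{n+1}=2x_n\}$ with the shift. If $x_n-y_n$ has a lift $v_n$ with $|v_n|\le\frac14$ for all $n$, then the integer $2v_n-v_{n+1}$ vanishes, so $v_n=2^nv_0$ is bounded and $v_0=0$; hence the shift is expansive. A point of $\Sigma$ with $x_0$ in a small arc is given by $x_0$ and a choice between two preimages for each $n<0$, so $\Sigma$ is locally the product of an arc and a Cantor set: it is one-dimensional but not locally connected. The remaining case has been posed as an open problem.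

\medskip
\noindent\textbf{Problem.} \emph{Is there a one-dimensional locally connected continuum that admits an expansive homeomorphism?}
\medskip

The evidence points to the answer no. By a theorem of Kato \cite{Kato}, a nondegenerate planar locally connected continuum has no expansive homeomorphism; this excludes the arc, the circle and the Sierpi\'nski carpet. By \cite{KTT}, a one-dimensional locally connected continuum with an expansive homeomorphism is nowhere locally planar, that is, no nonempty open subset embeds in the plane; this excludes all finite graphs. A point $p$ of $X$ is a \emph{cut point} if $X\setminus\{p\}$ is disconnected, and a \emph{local separating point} if $U\setminus\{p\}$ is disconnected for some connected open set $U\ni p$. Again by \cite{KTT}, an example without local separating points is homeomorphic to the Menger curve. The examples above suggest a further obstruction. In each of them a neighborhood is a product of a contracting and an expanding factor; if both factors contain arcs, as nondegenerate locally connected continua do, the product contains a square. Nevertheless the answer is yes.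

Recall that an automorphism of a torus $\mathbb R^n/\Gamma$, where $\Gamma$ is a lattice, is induced by a linear map $A$ with $A\Gamma=\Gamma$. It is \emph{hyperbolic} if no eigenvalue of $A$ has modulus $1$; then $\mathbb R^n=E^u\oplus E^s$, the sums of the generalized eigenspaces for eigenvalues of modulus $>1$ and $<1$.

\begin{theorem}\label{thm:main}
There is a nondegenerate one-dimensional locally connected continuum that admits an expansive homeomorphism. It can be taken to be an invariant subset $X$ of a hyperbolic automorphism of $\mathbb T^4$ with $\dim E^u=\dim E^s=2$.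
\end{theorem}

\begin{theorem}\label{thm:compl}
\begin{itemize}
\item[(a)] The continuum $X$ constructed in the proof of Theorem~\ref{thm:main} has no cut points and at most countably many local separating points.
\item[(b)] If $A$ is a hyperbolic automorphism of $\mathbb T^n$ with $\dim E^u=1$ or $\dim E^s=1$, then every locally connected continuum $X\subsetneq\mathbb T^n$ with $A(X)=X$ is a point. Hence $4$ is the least dimension of a torus whose hyperbolic automorphisms can carry an example as in Theorem~\ref{thm:main}.
\end{itemize}
\end{theorem}

By \cite{KTT}, $X$ is nowhere locally planar. We do not claim that $X$ is the Menger curve, since a countable set of local separating points is not excluded.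

The restriction of an expansive homeomorphism to a closed invariant set is expansive. The task is therefore to find a closed invariant subset of the torus that is thin enough to be one-dimensional and yet locally connected. Section~\ref{sec:model} shows the method on an expanding map of $\mathbb T^2$, where it fits on a page, and lists the difficulties of the invertible case. Section~\ref{sec:tools} collects the tools, Sections~\ref{sec:codes}--\ref{sec:data} prove Theorem~\ref{thm:main}, and Sections~\ref{sec:sep} and~\ref{sec:low} prove the two parts of Theorem~\ref{thm:compl}, which are not needed for Theorem~\ref{thm:main}.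

\section{Tools}\label{sec:tools}

\subsection{Towers with connected fibers}

Our sets are images of spaces of sequences that are built one letter at a time. Let $Z$ and $L$ be continua. A \emph{tower over $Z$ with alphabet $L$} is a sequence of closed sets $Y_r\subset Z\times L^r$, $r\ge0$, with $Y_0=Z$ and $Y_{r+1}\subset Y_r\times L$, such that for every $y\in Y_r$ the \emph{fiber} $\{e\in L:(y,e)\in Y_{r+1}\}$ is nonempty and connected. Its \emph{limit} is the set $Y$ of all $(z,e_1,e_2,\dots)$ with $(z,e_1,\dots,e_r)\in Y_r$ for every $r$, and $\pi_r:Y\to Y_r$ is the projection.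

\begin{lemma}\label{lem:tower}
For a tower as above, every $\pi_r$ is onto, and $\pi_r^{-1}(C)$ is a continuum for every continuum $C\subset Y_r$. In particular $Y=\pi_0^{-1}(Z)$ is a continuum.
\end{lemma}

\begin{proof}
Put $C_r=C$ and $C_{s+1}=(C_s\times L)\cap Y_{s+1}$ for $s\ge r$. Suppose that $C_s$ is a continuum and that $C_{s+1}$ is the union of disjoint closed sets $P_1,P_2$. Each fiber over a point of $C_s$ is connected, so it lies in one $P_j$. Hence the projections of $P_1$ and $P_2$ are disjoint compact sets that cover $C_s$, and one of them is empty. So every $C_s$ is a continuum. The set $\pi_r^{-1}(C)$ is the decreasing intersection of the continua $C_s\times L\times L\times\cdots$, and a decreasing intersection of continua in a compact metric space is a continuum. The case $C=\{y\}$ shows that $\pi_r$ is onto.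
\end{proof}

Lemma~\ref{lem:tower} lifts connected sets from a finite stage to the limit. To obtain local connectedness we need finite stages that are finite unions of small connected sets, and real algebraic geometry supplies this. A subset of $\mathbb R^N$ is \emph{semialgebraic} if it is a finite Boolean combination of sets $\{P>0\}$, $P$ a real polynomial. We use two textbook facts: the image of a semialgebraic set under a coordinate projection is semialgebraic (the Tarski--Seidenberg theorem), and a semialgebraic set has finitely many connected components.

\begin{lemma}\label{lem:lc}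
Let $(Y_r)$ be a tower with limit $Y$ and let $h:Y\to M$ be a continuous map to a metric space. Suppose that for every $\varepsilon>0$ there are $r$ and a continuous map $\hat h:Y_r\to M$ such that $d(h,\hat h\circ\pi_r)<\varepsilon$ on $Y$ and $Y_r$ is a continuous image of a compact semialgebraic set. Then for every $\varepsilon>0$ there are $r$ and finitely many continua $C\subset Y_r$ such that the continua $K_C=h(\pi_r^{-1}(C))$ cover $h(Y)$ and have diameter less than $\varepsilon$. Moreover $h(Y)$ is a locally connected continuum.
\end{lemma}

\begin{proof}
Choose $r$ and $\hat h$ for $\varepsilon/3$, and let $\psi:S\to Y_r$ be a continuous surjection from a compact semialgebraic set. Cut $S$ by a grid of closed cubes so fine that $\hat h\circ\psi$ maps each piece to a set of diameter less than $\varepsilon/3$. There are finitely many nonempty pieces; each is compact and semialgebraic, so it has finitely many components, and these are compact. Let $C$ run through the images of these components under $\psi$. They cover $Y_r$, so the sets $K_C$ cover $h(Y)$; each $K_C$ is a continuum by Lemma~\ref{lem:tower}, and $\operatorname{diam}K_C<\varepsilon/3+2\varepsilon/3$.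

For $x\in h(Y)$, the union of the $K_C$ that contain $x$ is connected and has diameter at most $2\varepsilon$. It is a neighborhood of $x$, because its complement lies in the finite union of the closed sets $K_C\not\ni x$. So every point has arbitrarily small connected neighborhoods. If $U$ is open in $h(Y)$ and $x\in U$, such a neighborhood lies in $U$, hence in the component of $U$ containing $x$. Thus components of open sets are open, which is local connectedness.
\end{proof}

\subsection{Dimension}

A compact metric space has \emph{dimension at most $n$} if it has finite open covers of arbitrarily small mesh (largest diameter of a member) in which every point lies in at most $n+1$ members. A nondegenerate continuum has dimension at least $1$, since a cover by disjoint open sets has only one nonempty member. We use the sum theorem: a finite union of closed sets of dimension at most $n$ has dimension at most $n$. Also $\dim\mathbb T^n=n$.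

\begin{lemma}\label{lem:dim}
If a compact metric space $Z$ has finite closed covers of arbitrarily small mesh in which every point lies in at most two members, then $\dim Z\le1$.
\end{lemma}

\begin{proof}
Let $F_1,\dots,F_N$ be the nonempty members of such a cover, of mesh less than $\varepsilon$. For distinct $i,j,k$ the continuous function $\max(d(\cdot,F_i),d(\cdot,F_j),d(\cdot,F_k))$ is positive on $Z$, so all these functions are bounded below by some $\eta\in(0,\varepsilon)$. The open $\eta$-neighborhoods of the $F_i$ form a cover of mesh less than $3\varepsilon$ in which no point lies in three members.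
\end{proof}

\subsection{A disc with one hole}

Let $\mathbb D\subset\mathbb R^2$ be the closed unit disc and $S=\partial\mathbb D$. Removing an ellipse from $\mathbb D$ can disconnect it even when the ellipse is small: a thin ellipse around a short chord cuts off a cap. This cannot happen if the ellipse is more curved than $S$, which holds when its size is small compared with its eccentricity.

\begin{lemma}\label{lem:disc}
Let $\kappa\ge1$ and $\tau=1/(2\kappa^3)$. Let $P$ be a linear map of $\mathbb R^2$ with $\|P\|,\|P^{-1}\|\le\kappa$, let $v\in\mathbb R^2$ and $E=\{x:|Px-v|<\tau\}$. Then $\mathbb D\setminus E$ is a continuum.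
\end{lemma}

\begin{proof}
The set $E$ is open and convex, and its diameter is at most $2\kappa\tau=\kappa^{-2}\le1$.

\emph{The set $E\cap S$ is connected.} Let $x\ne y$ be points of $E\cap S$ and $\ell=|x-y|\le1$. Let $z$ lie on the shorter arc from $x$ to $y$, let $z_0=(1-t)x+ty$, $0\le t\le1$, be its orthogonal projection on the chord, and put $\eta=|z-z_0|$. The chord has distance $\delta_0=\sqrt{1-\ell^2/4}\ge\sqrt3/2$ from the center. The line through $z$ and $z_0$ meets $S$ again at distance $\eta+2\delta_0$ from $z_0$, so the intersecting chords theorem gives $\eta(\eta+2\delta_0)=t(1-t)\ell^2$, whence $\eta\le t(1-t)\ell^2/\sqrt3$. On the other hand,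
\[
|Pz_0-v|^2=(1-t)|Px-v|^2+t|Py-v|^2-t(1-t)|P(x-y)|^2<\tau^2-t(1-t)\kappa^{-2}\ell^2 .
\]
Since $\sqrt{\tau^2-\sigma}\le\tau-\sigma/(2\tau)$ and $1/(2\tau)=\kappa^3$, this gives $|Pz_0-v|<\tau-\kappa t(1-t)\ell^2$, and therefore
\[
|Pz-v|\le|Pz_0-v|+\kappa\eta<\tau-\kappa t(1-t)\ell^2\bigl(1-\tfrac1{\sqrt3}\bigr)\le\tau .
\]
So $z\in E$. Thus $E\cap S$ is empty or an arc of diameter at most $1$, and $S\setminus E$ is nonempty and connected.

\emph{Every point of $\mathbb D\setminus E$ is joined to $S\setminus E$.} Let $x\in\mathbb D\setminus E$. As $E$ is open and convex, some line through $x$ misses $E$. Its intersection with $\mathbb D$ is a segment (or a point) in $\mathbb D\setminus E$ that contains $x$ and has its endpoints in $S\setminus E$. Hence $\mathbb D\setminus E$ is connected.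
\end{proof}

We call a set $E$ as in the lemma a \emph{hole}. Two holes can disconnect the disc. For $\kappa=1$, the open discs of radius $\frac12$ centered at $(\pm0.45,\,0.7)$ contain the segment between their centers and the radial segments from the centers to $S$; this path separates $(0,1)$ from $(0,-1)$ in $\mathbb D$, and neither point lies in a hole. The rule ``at most one hole per disc'' will govern the whole construction.

\subsection{Stable leaves of a hyperbolic automorphism}

Let $A$ be a hyperbolic automorphism of $T=\mathbb R^n/\Gamma$. For $x\in T$ and $v\in\mathbb R^n$ we write $x+v$ for the translate of $x$ by the image of $v$. Since $A\Gamma=\Gamma$, we have $|\det A|=1$, so neither $E^u$ nor $E^s$ is zero. Fix $\theta<1$ larger than the spectral radius of $A|_{E^s}$. The norm $|v|=\sum_{k\ge0}\theta^{-k}|A^kv|_0$ on $E^s$, built from any norm $|\cdot|_0$, satisfies $|Av|\le\theta|v|$. Put $D_R=\{v\in E^s:|v|<R\}$; a set $c+D_R$, $c\in T$, is a \emph{plaque of radius $R$}.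

\begin{lemma}\label{lem:leaves}
\begin{itemize}
\item[(i)] $E^s\cap\Gamma=0$.
\item[(ii)] For every nonempty open $W\subset T$ there is $R$ such that every plaque of radius $R$ meets every translate of $W$.
\item[(iii)] For every nonempty open $U\subset T$ and every $R$ there is $k\ge0$ such that $A^{-k}U$ contains a plaque of radius $R$.
\item[(iv)] A closed set $Z\subsetneq T$ with $A(Z)=Z$ is nowhere dense.
\end{itemize}
\end{lemma}

\begin{proof}
(i) If $v\in E^s\cap\Gamma$, then $A^kv\in\Gamma$ and $A^kv\to0$, so $A^kv=0$ for large $k$ and $v=0$.

(ii) The closure of the image of $E^s$ is a closed connected subgroup of $T$, hence a subtorus $V/(V\cap\Gamma)$, where $V\supset E^s$ is a subspace in which $V\cap\Gamma$ is a lattice. It is $A$-invariant, so $AV=V$, and $A$ induces on $\mathbb R^n/V$ a linear map that preserves the lattice $\Gamma/(V\cap\Gamma)$ and so has determinant $\pm1$. As $\mathbb R^n/V$ is a quotient of $\mathbb R^n/E^s\cong E^u$, all eigenvalues of this map have modulus $>1$. This forces $V=\mathbb R^n$: the image of $E^s$ is dense. Now $c+D_R$ meets $x+W$ exactly when $x-c$ lies in $G_R=\bigcup_{u\in D_R}(u-W)$.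 The sets $G_R$ are open, increase with $R$, and cover $T$ by density. By compactness $G_R=T$ for some $R$.

(iii) $U$ contains a plaque $c+D_\varepsilon$, and $A^k$ maps $A^{-k}c+D_{\varepsilon\theta^{-k}}$ into it.

(iv) If $Z$ contained a nonempty open set $U$, then by (iii) it would contain plaques of every radius, and by (ii) one of them would meet $T\setminus Z$.
\end{proof}

\section{A model: multiplication by ten on the two-torus}\label{sec:model}

Let $f(x)=10x$ on $\mathbb T^2=\mathbb R^2/\mathbb Z^2$, with the metric $d$ induced by the Euclidean norm. We construct a one-dimensional locally connected continuum $X$ with $f(X)\subset X$.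

\emph{What to avoid.} The closed squares of the grid $10^{-n}\mathbb Z^2$, $n\ge1$, cover $\mathbb T^2$, and only a vertex lies in more than two of them. The vertices are the points $x$ with $f^n(x)=0$. By Lemma~\ref{lem:dim}, a compact set $X$ with $f(X)\subset X$ and $0\notin X$ has dimension at most $1$.

\emph{Codes.} Decimal expansions code points by a Cantor set, which says nothing about connectedness. We use a connected alphabet instead, at the price of great redundancy. A code is $\omega=(w_0,a_0,a_1,\dots)\in\mathbb T^2\times\mathbb D^{\{0,1,\dots\}}$. It defines a pseudo-orbit $w_{n+1}=f(w_n)+a_n$ and a point $h(\omega)=w_0+\sum_{k\ge0}10^{-k-1}a_k$. Multiplying by $10$ gives $f(h(\omega))=w_1+\sum_{k\ge0}10^{-k-1}a_{k+1}$, and by induction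
\[
f^n(h(\omega))=w_n+\tfrac1{10}(a_n+\rho),\qquad \rho=\sum_{k\ge1}10^{-k}a_{n+k},\quad|\rho|\le\tfrac19 .
\]

\emph{The rule.} Let $Y$ be the set of codes such that for every $n\ge0$: if $d(w_n,0)<\frac14$ and $W$ is the lift of $w_n$ with $|W|<\frac14$, then $|10W+a_n|\ge\frac12$. Put $X=h(Y)$. The rule is the same for all $n$, so dropping $(w_0,a_0)$ in favor of $w_1$ maps $Y$ into $Y$, and $f(X)\subset X$. If $h(\omega)=0$, then $w_0$ has the lift $W=-\frac1{10}(a_0+\rho)$ of norm at most $\frac19$, and $|10W+a_0|=|\rho|\le\frac19<\frac12$; so $\omega\notin Y$. Thus $0\notin X$: the letter $a_0$ pushes the point away from $0$ by more than all later letters can undo.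

\emph{Connectedness.} Let $Y_r$ be the set of $(w_0,a_0,\dots,a_{r-1})$ that obey the rule for $n<r$. Violating the rule is an open condition, so $Y_r$ is closed. Since $w_r$ is determined by a point of $Y_r$, the fiber for the next letter $a_r$ is $\mathbb D$ or $\mathbb D$ minus one disc of radius $\frac12$, which is connected by Lemma~\ref{lem:disc} with $\kappa=1$. So $(Y_r)$ is a tower with limit $Y$. The preimage of $Y_r$ in $[0,1]^2\times\mathbb D^r$ is semialgebraic: $w_n$ has the affine lift $W_n=10^nW_0+\sum_{k<n}10^{n-1-k}a_k$, and the rule fails at $n$ exactly when $|W_n+g|<\frac14$ and $|10(W_n+g)+a_n|<\frac12$ for one of finitely many $g\in\mathbb Z^2$. The truncated sum $w_0+\sum_{k<r}10^{-k-1}a_k$ is within $10^{-r}/9$ of $h(\omega)$. By Lemma~\ref{lem:lc}, $X$ is a locally connected continuum. It is nondegenerate, because $d(h(\omega),w_0)\le\frac19$ and $w_0$ takes both the values $(0,0)$ and $(\frac12,0)$. Hence $\dim X=1$.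

The model needs a two-dimensional alphabet. On the circle, a closed set $X$ with $10X\subset X$ and $0\notin X$ misses the dense set of decimal fractions and is totally disconnected; correspondingly, a hole can disconnect the alphabet $[-1,1]$. Theorem~\ref{thm:compl}(b) is the invertible form of this remark.

The map $f|_X$ is not injective: two codes that differ only in $w_0$, with values $(0.4,0.5)$ and $(0.5,0.5)$, obey the rule at $n=0$ vacuously and have the same $w_1$. So we pass to an automorphism $A$ that expands one plane and contracts another, on a torus of dimension four. Four things change.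

\begin{itemize}
\item[1.] \emph{The obstacles are planes.} Cut $\mathbb R^4$ into small cells by four families of hyperplanes. A point on one hyperplane lies in two cells, a point on two hyperplanes of different families lies in four. So $X$ must miss the planes in which hyperplanes of different families meet. A plane transverse to $E^u$ meets each translate of $E^u$ in one point, so avoiding it still costs one small hole in a disc.
\item[2.] \emph{Codes are two-sided.} The unstable coordinate of a point is read from future letters and the stable coordinate from past letters. The rules must be shift invariant, while the tower adds letters alternately on the right and on the left. So each rule ties a future letter to a past letter and must be solvable for either of them; for this the planes must be transverse to both $E^u$ and $E^s$.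
\item[3.] \emph{There are infinitely many obstacles.} In the model all vertices are preimages of one point. We have no such self-similar family of planes and must avoid countably many obstacles $\Pi_1,\Pi_2,\dots$, whose rules compete for the same letters. We give priority to the smaller index and offer $\Pi_i$ many scales at which its rule may act, more than the earlier obstacles can block.
\item[4.] \emph{An obstacle competes with itself.} Two scales of the same $\Pi_i$ claim the same letter when an orbit returns quickly to $\Pi_i$. Two planes in $\mathbb R^4$ generally meet, so $\Pi_i\cap A^k\Pi_i$ cannot be made empty. We first remove a single point $\Pi_1$, obtain a nowhere dense invariant set $X_1$ that will contain $X$, and move the intersection points off $X_1$.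
\end{itemize}

\section{The torus and its codes}\label{sec:codes}

\subsection{Planes transverse to both directions}

Write $\mathbb R^4=E^u\oplus E^s$ with $E^u=E^s=\mathbb R^2$, $z=(z^u,z^s)$, and $\|z\|=\max(|z^u|,|z^s|)$, where $|\cdot|$ is the Euclidean norm. A linear functional is written $f=(\alpha_f,\beta_f)$, meaning $f(z)=\alpha_f\cdot z^u+\beta_f\cdot z^s$. The coordinate functionals are unsuitable for cutting cells, since two of them vanish on $E^s$. We use
\[
f_1=(1,0,1,0),\quad f_2=(0,1,0,1),\quad f_3=(1,1,-1,-1),\quad f_4=(1,-1,-1,1).
\]
These vectors are pairwise orthogonal, with $|f_1|^2=|f_2|^2=2$ and $|f_3|^2=|f_4|^2=4$. The four vectors $\alpha_{f_\mu}$, namely $(1,0),(0,1),(1,1),(1,-1)$, are pairwise independent, and so are the four vectors $\beta_{f_\mu}$. For two functionals $f,f'$ let $\alpha$ and $\beta$ be the $2\times2$ matrices with rows $\alpha_f,\alpha_{f'}$ and $\beta_f,\beta_{f'}$. If both are invertible, the plane $\{f=c,\ f'=c'\}$ is the graph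
\begin{equation}\label{eq:graph}
z^u=\Lambda z^s+\alpha^{-1}(c,c')^{\top},\qquad\Lambda=-\alpha^{-1}\beta ,
\end{equation}
of an affine map with invertible linear part; for instance $\{f_1=f_2=0\}$ is $z^u=-z^s$. By continuity there are open neighborhoods $\mathcal O_\mu\ni f_\mu$ and a constant $\kappa\ge1$ such that for $f\in\mathcal O_\mu$, $f'\in\mathcal O_{\mu'}$, $\mu\ne\mu'$, the matrices $\alpha,\beta$ are invertible and $\|\Lambda\|,\|\Lambda^{-1}\|\le\kappa$. We fix $\tau=1/(2\kappa^3)$ as in Lemma~\ref{lem:disc}.

\subsection{The automorphism}

Let $\phi=\frac{1+\sqrt5}2$ and $O=\mathbb Z+\mathbb Z\phi$, a ring since $\phi^2=\phi+1$. Let $x\mapsto x'$ be the ring automorphism with $\phi'=\frac{1-\sqrt5}2=-\phi^{-1}$, applied coordinatewise on $O^2$. Put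
\[
\Gamma=\{(x,x'):x\in O^2\}\subset\mathbb R^4,\qquad T=\mathbb R^4/\Gamma .
\]
Up to the order of coordinates, $\Gamma$ is the product of two copies of the plane lattice spanned by $(1,1)$ and $(\phi,\phi')$; so $T$ is a $4$-torus. For $0\ne x=r+s\phi\in O$ the product $xx'=r^2+rs-s^2$ is a nonzero integer, so $\max(|x|,|x'|)\ge1$. Hence
\begin{equation}\label{eq:gap}
\|g\|\ge1\qquad\text{for }0\ne g\in\Gamma .
\end{equation}
Let $\lambda=\phi^{2K}$ and $A(z^u,z^s)=(\lambda z^u,\lambda^{-1}z^s)$. Since $\lambda'=\lambda^{-1}$, both $\lambda$ and $\lambda^{-1}$ lie in $O$ and $A(x,x')=(\lambda x,(\lambda x)')$; so $A\Gamma=\Gamma$. In a basis of $\Gamma$, $A$ is the direct sum of two copies of $\left(\begin{smallmatrix}1&1\\1&2\end{smallmatrix}\right)^K$. Put $\gamma=1/(\lambda-1)$ and fix $K$ so large that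
\begin{equation}\label{eq:K}
\lambda\ge10,\qquad(1+\kappa)\gamma<\tau .
\end{equation}
Then $\gamma\le\frac19$ and $1+\gamma=\lambda\gamma$. Let $d(x,y)$ be the least norm $\|v\|$ of a lift $v$ of $x-y$, and $d(\cdot,\emptyset)=\infty$. By \eqref{eq:gap}, a subset of $\mathbb R^4$ of diameter less than $1$ projects injectively to $T$.

\begin{lemma}\label{lem:expansive}
The automorphism $A$ of $T$, and hence its restriction to any compact set $X$ with $A(X)=X$, is expansive.
\end{lemma}

\begin{proof}
Let $c=1/(2(\lambda+1))$ and suppose $d(A^nx,A^ny)\le c$ for all $n\in\mathbb Z$. Let $v_n$ be a lift of $A^nx-A^ny$ with $\|v_n\|\le c$. Then $Av_n-v_{n+1}\in\Gamma$ has norm at most $(\lambda+1)c<1$, so $v_{n+1}=Av_n$ by \eqref{eq:gap}. Thus $A^nv_0=(\lambda^nv_0^u,\lambda^{-n}v_0^s)$ is bounded for $n\in\mathbb Z$, so $v_0=0$ and $x=y$.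
\end{proof}

\subsection{Codes}

Let $\Omega=T\times(\mathbb D\times\mathbb D)^{\mathbb Z}$. A \emph{code} is an element $\omega=(w_0,(e_k)_{k\in\mathbb Z})$ of $\Omega$, with \emph{letters} $e_k=(a_k,b_k)$. It determines a pseudo-orbit $(w_n)_{n\in\mathbb Z}$ in $T$ by
\begin{equation}\label{eq:pseudo}
w_{n+1}=Aw_n+(a_n,-\lambda^{-1}b_n),
\end{equation}
solved forward for $n\ge0$ and backward for $n<0$. Thus $w_n$ depends on $w_0$ and on the letters with index in $[0,n-1]$ if $n\ge0$, in $[n,-1]$ if $n<0$. The shift $\sigma(w_0,(e_k))=(w_1,(e_{k+1}))$ is a homeomorphism of $\Omega$ with $w_n(\sigma\omega)=w_{n+1}(\omega)$. Put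
\[
h(\omega)=w_0+\sum_{k\ge0}\lambda^{-k-1}(a_k,b_{-1-k}).
\]
The form of the jump in \eqref{eq:pseudo} is chosen so that $h\circ\sigma=A\circ h$. Indeed, $h(\sigma\omega)=Aw_0+v$, where
\begin{align*}
v^u&=a_0+\sum_{k\ge0}\lambda^{-k-1}a_{k+1}=\lambda\sum_{k\ge0}\lambda^{-k-1}a_k,\\
v^s&=-\lambda^{-1}b_0+\sum_{k\ge0}\lambda^{-k-1}b_{-k}=\lambda^{-1}\sum_{k\ge0}\lambda^{-k-1}b_{-1-k}.
\end{align*}
So $p_n=p_n(\omega):=h(\sigma^n\omega)=A^nh(\omega)$ is a true orbit of $A$. Its \emph{approximation of order $m\ge0$ at time $n$} is
\[
\hat p_{n,m}(\omega)=w_n+\sum_{k=0}^{m-1}\lambda^{-k-1}(a_{n+k},b_{n-1-k}).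
\]
Separating the first omitted term from the rest, whose sum is bounded by a geometric series, we get
\begin{equation}\label{eq:tail}
p_n=\hat p_{n,m}+\lambda^{-m-1}(a_{n+m}+\rho,\ b_{n-m-1}+\rho'),\quad|\rho|,|\rho'|\le\gamma;\qquad d(p_n,\hat p_{n,m})\le\gamma\lambda^{-m}.
\end{equation}
The last bound is $\lambda^{-m-1}(1+\gamma)=\gamma\lambda^{-m}$.

\section{Constraints}\label{sec:constraints}

\subsection{Data}

For $i\ge1$ put $N_i=9^{i-1}$ and $q_i=2^{i+4}N_i$. The number $N_i$ will be the number of scales offered to the $i$th obstacle, and $q_i$ the time during which orbits must not return to it. In this section and the next we suppose given: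

\begin{itemize}
\item[(D1)] compact semialgebraic sets $\tilde\Pi_i\subset\mathbb R^4$, $i\ge1$, possibly empty, of diameter at most $\frac14$, with images $\Pi_i\subset T$, the \emph{obstacles};
\item[(D2)] affine maps $\nu_i(z)=z^u-\Lambda_iz^s-u_i$ that vanish on $\tilde\Pi_i$, with $\|\Lambda_i\|,\|\Lambda_i^{-1}\|\le\kappa$;
\item[(D3)] integers $m_1\ge2$ and $m_i\ge m_{i-1}+N_{i-1}+N_i$ for $i\ge2$.
\end{itemize}
A fourth condition (NR) is stated below; the data are chosen in Section~\ref{sec:data}. Put
\[
M_i=\{m_i,m_i+1,\dots,m_i+N_i-1\},\qquad B_i=\{z\in T:d(z,\Pi_i)\le6\lambda^{-m_i}\}.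
\]
By (D3), every element of $M_j$ is smaller than every element of $M_i$ if $j<i$.

The map $\nu_i$ lives on $\mathbb R^4$, so we must lift points near $\Pi_i$. If $m\ge2$ and $d(z,\Pi_i)<\lambda^{-m}$, then $z$ has a lift at distance less than $\lambda^{-m}$ from $\tilde\Pi_i$. It is unique by \eqref{eq:gap}, since two such lifts differ by less than $\frac1{100}+\frac14+\frac1{100}$. We call it the \emph{near lift}. It depends continuously on $z$: a continuous local lift through the near lift of $z$ stays within $\lambda^{-m}$ of $\tilde\Pi_i$ close to $z$, so it is the near lift there.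

\subsection{The defect}

Let $i\ge1$, $n\in\mathbb Z$, $m\in M_i$, and suppose that the code $\omega$ satisfies
\begin{itemize}
\item[(A1)] $d(\hat p_{n,m},\Pi_i)<\lambda^{-m}$.
\end{itemize}
Let $\tilde p$ be the near lift of $\hat p_{n,m}$. The \emph{defect} is the vector
\[
G_{i,n,m}(\omega)=\lambda^{m+1}\nu_i(\tilde p)+a_{n+m}-\Lambda_ib_{n-m-1}\in\mathbb R^2 .
\]
It is the rescaled value of $\nu_i$ after the next pair of letters is added to $\hat p_{n,m}$.

\begin{lemma}\label{lem:defect}
If $p_n(\omega)\in\Pi_i$, then for every $m\in M_i$ condition {\rm(A1)} holds and $|G_{i,n,m}(\omega)|<\tau$.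
\end{lemma}

\begin{proof}
Let $p^\sharp\in\tilde\Pi_i$ be a lift of $p_n$. By \eqref{eq:tail}, $p^\sharp-\lambda^{-m-1}(a_{n+m}+\rho,b_{n-m-1}+\rho')$ is a lift of $\hat p_{n,m}$ within $\gamma\lambda^{-m}<\lambda^{-m}$ of $\tilde\Pi_i$. So (A1) holds and this lift is $\tilde p$. Hence
\[
0=\lambda^{m+1}\nu_i(p^\sharp)=\lambda^{m+1}\nu_i(\tilde p)+(a_{n+m}+\rho)-\Lambda_i(b_{n-m-1}+\rho')=G_{i,n,m}+\rho-\Lambda_i\rho',
\]
and $|G_{i,n,m}|\le(1+\kappa)\gamma<\tau$ by \eqref{eq:K}.
\end{proof}

To keep $p_n$ off $\Pi_i$ it therefore suffices to demand $|G_{i,n,m}|\ge\tau$ for a single $m\in M_i$. Given everything else, this demand removes one hole from the range of $a_{n+m}$, or, since $\Lambda_i$ is invertible, one hole from the range of $b_{n-m-1}$. The size $\tau$ must be small for Lemma~\ref{lem:disc} and large compared with the tails; this is the only reason for taking $\lambda$ large in terms of $\kappa$.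

\subsection{Priorities}

A \emph{constraint} is a triple $(i,n,m)$ with $i\ge1$ (the \emph{level}), $n\in\mathbb Z$ (the \emph{time}) and $m\in M_i$ (the \emph{scale}). Its \emph{$a$-letter} is $a_{n+m}$, its \emph{$b$-letter} is $b_{n-m-1}$, and its \emph{support} is $J(n,m)=[n-m-1,n+m]$; intervals of indices are intervals in $\mathbb Z$. A constraint $(j,n',m')$ has the same $a$-letter as $(i,n,m)$ exactly when $n'=n+m-m'$, and the same $b$-letter exactly when $n'=n-m+m'$. A constraint must yield whenever a constraint of lower level might claim one of its letters. So we call $(i,n,m)$ \emph{active} at $\omega$ if (A1) holds and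
\begin{itemize}
\item[(A2)] $d(\hat p_{n+m-m',m'},\Pi_j)>\lambda^{-m'}$ for all $j<i$ and $m'\in M_j$,
\item[(A3)] $d(\hat p_{n-m+m',m'},\Pi_j)>\lambda^{-m'}$ for all $j<i$ and $m'\in M_j$.
\end{itemize}
An active constraint is \emph{violated} if $|G_{i,n,m}|<\tau$. We record three properties.

\begin{itemize}
\item[(P1)] \emph{Two active constraints of different levels have different $a$-letters and different $b$-letters.} If $j<i$ and $(j,n',m')$ shares a letter with $(i,n,m)$, then (A1) for the first contradicts (A2) or (A3) for the second.
\item[(P2)] \emph{Whether $(i,n,m)$ is active is determined by $w_n$ and the letters $e_k$ with $n-m\le k\le n+m-1$} (Figure~\ref{fig:support}). These determine $w_{n'}$ for $|n'-n|\le m$, and $\hat p_{n',m'}$ involves $w_{n'}$ and letters with index in $[n'-m',n'+m'-1]$. For the approximations in (A2) and (A3) this interval is $[n+m-2m',n+m-1]$ or $[n-m,n-m+2m'-1]$, and it lies in $[n-m,n+m-1]$ because $m'<m$.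
\item[(P3)] \emph{Being active and violated is an open condition,} a conjunction of finitely many strict inequalities between continuous functions.
\end{itemize}

\begin{figure}[ht]
\centering
\begin{tikzpicture}[scale=0.85]
\fill[gray!20] (-4.4,-0.4) rectangle (3.4,1.4);
\foreach \k in {-6,...,5} {\draw (\k,1) circle (0.09); \draw (\k,0) circle (0.09);}
\foreach \k in {0,...,3} {\fill (\k,1) circle (0.09);}
\foreach \k in {-4,...,-1} {\fill (\k,0) circle (0.09);}
\draw[thick] (3.78,0.78) rectangle (4.22,1.22);
\draw[thick] (-5.22,-0.22) rectangle (-4.78,0.22);
\node at (-7,1) {$a_k$};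
\node at (-7,0) {$b_k$};
\node at (-5,-0.8) {$n-m-1$};
\node at (0,-0.8) {$n$};
\node at (4,-0.8) {$n+m$};
\end{tikzpicture}
\caption{The letters $e_k=(a_k,b_k)$ of a code, seen from a constraint of time $n$ and scale $m=4$. The black letters enter the approximation $\hat p_{n,m}$. The point $w_n$ and the shaded letters decide whether the constraint is active. If it is, it imposes one inequality on the two boxed letters, which can be met by adjusting either one of them.}
\label{fig:support}
\end{figure}

Let $Y\subset\Omega$ be the set of codes at which no active constraint is violated, and let $Y^1\supset Y$ be defined in the same way with the constraints of level $1$ only. Both sets are closed by (P3). They satisfy $\sigma(Y)=Y$ and $\sigma(Y^1)=Y^1$, because $(i,n,m)$ at $\sigma\omega$ is $(i,n+1,m)$ at $\omega$. Put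
\[
X=h(Y),\qquad X_1=h(Y^1)\supset X .
\]
These sets are compact, $A(X)=X$ and $A(X_1)=X_1$. Note that $Y^1$ and $X_1$ depend only on $\tilde\Pi_1$, $\nu_1$ and $m_1$.

\subsection{The no-return condition}

Property (P1) leaves open the conflicts within one level, and it is not yet clear that a constraint of high level is ever active when needed. Both points are settled by the last condition on the data.

\begin{itemize}
\item[(NR)] $B_1\cap A^kB_1=\emptyset$ for $1\le|k|\le q_1$, and $B_i\cap A^kB_i\cap X_1=\emptyset$ for $i\ge2$ and $1\le|k|\le q_i$.
\end{itemize}
If $p\in X_1$ and $A^np,A^{n'}p\in B_i$ with $n\ne n'$, then $A^{n'}p\in B_i\cap A^{n'-n}B_i\cap X_1$; so under (NR),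
\begin{equation}\label{eq:visits}
p\in X_1,\ \ A^np,A^{n'}p\in B_i,\ \ n\ne n'\quad\Longrightarrow\quad|n-n'|>q_i .
\end{equation}
The growth of $N_i$ and $q_i$ is dictated by the following count.

\begin{lemma}\label{lem:count}
Assume {\rm(NR)}. Let $p\in X_1$, $i\ge2$, $\epsilon\in\{1,-1\}$, and let $\mathcal L$ be an interval of $N_i$ integers. Then fewer than $N_i/4$ elements $\ell\in \mathcal L$ satisfy $A^{\epsilon(\ell-m')}p\in B_j$ for some $j<i$ and $m'\in M_j$.
\end{lemma}

\begin{proof}
Fix $j<i$. The numbers $\epsilon(\ell-m')$, $\ell\in \mathcal L$, $m'\in M_j$, lie in an interval of $N_i+N_j-1<2N_i$ integers. By \eqref{eq:visits}, at most $2N_i/q_j+1$ of them are times at which the orbit of $p$ is in $B_j$, and each such time arises from at most $N_j=|M_j|$ values of $\ell$. Summing over $j$, the number of exceptional $\ell$ is at most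
\[
\sum_{j<i}N_j\Bigl(\frac{2N_i}{q_j}+1\Bigr)=2N_i\sum_{j<i}2^{-j-4}+\frac{9^{i-1}-1}8<\frac{N_i}8+\frac{N_i}8 .\qedhere
\]
\end{proof}

\section{The continuum $X$}\label{sec:X}

\subsection{The tower of finite blocks}

We add letters alternately on the right and on the left: for $t\ge0$ put $I_{2t}=[-t,t-1]$ and $I_{2t+1}=[-t,t]$, so that $I_0=\emptyset$, $I_1=[0,0]$, $I_2=[-1,0]$, $I_3=[-1,1]$. If $J(n,m)\subset I_r$, then $w_n$ is determined by $w_0$ and the letters in $I_r$, and by (P2) so is the status (inactive, violated or not) of $(i,n,m)$. Only finitely many constraints have support in $I_r$, since $m_i\to\infty$. Let $Y_r\subset T\times(\mathbb D^2)^{I_r}$ be the set of blocks $(w_0,(e_k)_{k\in I_r})$ at which no active constraint with support in $I_r$ is violated, and let $Y^1_r\supset Y_r$ be the same with level $1$ only. These sets are closed, $Y_0=Y^1_0=T$, and a code lies in $Y$ (in $Y^1$) exactly when its restrictions lie in $Y_r$ (in $Y_r^1$) for all $r$, since every support lies in some $I_r$.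

\begin{lemma}\label{lem:step}
Assume {\rm(NR)}, and let $y\in Y_r$. The set of letters $e$ with $(y,e)\in Y_{r+1}$ is $\Delta\times\mathbb D$ if $r$ is even and $\mathbb D\times\Delta$ if $r$ is odd, where $\Delta=\mathbb D$ or $\Delta=\mathbb D\setminus E$ for a single hole $E$. The same holds for $Y^1_r$, without {\rm(NR)}. Consequently $(Y_r)$ and $(Y^1_r)$ are towers over $T$ with limits $Y$ and $Y^1$.
\end{lemma}

\begin{proof}
Call a constraint \emph{new} if its support lies in $I_{r+1}$ but not in $I_r$. The new index of $I_{r+1}$ is then an endpoint of the support, so it lies neither in $[n-m,n+m-1]$ nor among the indices that determine $w_n$ from $w_0$. Hence $y$ determines whether a new constraint is active and, if so, the near lift $\tilde p$.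

\emph{Case $r=2t$.} The new index is $t$, and the new constraints are those with $n+m=t$ and $n-m-1\ge-t$. Their $b$-letter is part of $y$. An active one requires exactly that $a_t$ avoid the hole
\[
E=\{a:|a-(\Lambda_ib_{n-m-1}-\lambda^{m+1}\nu_i(\tilde p))|<\tau\},
\]
for which $P=\mathrm{id}$, and it does not involve $b_t$.

\emph{Case $r=2t+1$.} The new index is $-t-1$, and the new constraints are those with $n-m-1=-t-1$ and $n+m\le t$. Their $a$-letter is part of $y$. An active one requires exactly that $b_{-t-1}$ avoid the hole
\[
E=\{b:|\Lambda_ib-(\lambda^{m+1}\nu_i(\tilde p)+a_{n+m})|<\tau\},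
\]
for which $P=\Lambda_i$, and it does not involve $a_{-t-1}$.

It remains to show that at most one new constraint is active. For $Y^1_r$ there is only one candidate, since $M_1=\{m_1\}$ determines $m$ and then $n$. With Lemma~\ref{lem:disc} this proves the statement for $Y^1$, and by Lemma~\ref{lem:tower} every block in $Y^1_r$ extends to a code in $Y^1$.

Now consider $Y_r$. All new constraints have the same $a$-letter or all have the same $b$-letter, so by (P1) the active ones have the same level. Suppose $(i,n,m)\ne(i,n',m')$ are new and active. Then $0<|n-n'|=|m-m'|<N_i\le q_i$. Extend $y\in Y_r\subset Y^1_r$ to a code $\omega^*\in Y^1$ and let $p^*=h(\omega^*)\in X_1$. By (A1) and \eqref{eq:tail}, $d(A^np^*,\Pi_i)\le(1+\gamma)\lambda^{-m}\le6\lambda^{-m_i}$, and the same holds for $n'$ with $m'$. So $A^np^*$ and $A^{n'}p^*$ lie in $B_i$, contrary to \eqref{eq:visits}. The last assertion follows from Lemma~\ref{lem:disc}.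
\end{proof}

The detour through $Y^1$ is needed because (NR) speaks about points of $X_1$, while at this stage we do not yet know that $y$ extends to a code in $Y$.

\subsection{Obstacles are avoided}

\begin{lemma}\label{lem:avoid}
We have $X_1\cap\Pi_1=\emptyset$. Under {\rm(NR)}, $X\cap\Pi_i=\emptyset$ for all $i$.
\end{lemma}

\begin{proof}
Let $\omega\in Y^1$ and suppose $h(\omega)\in\Pi_1$. For level $1$ conditions (A2) and (A3) are void, so by Lemma~\ref{lem:defect} the constraint $(1,0,m_1)$ is active and violated, a contradiction.

Let $i\ge2$, $\omega\in Y$, and suppose $p=h(\omega)\in\Pi_i$. By Lemma~\ref{lem:defect} it suffices to find $m\in M_i$ for which $(i,0,m)$ satisfies (A2) and (A3), since this constraint is then active and violated. If (A2) fails through $j<i$ and $m'\in M_j$, then \eqref{eq:tail} gives $d(A^{m-m'}p,\Pi_j)\le(1+\gamma)\lambda^{-m'}$, so $A^{m-m'}p\in B_j$. If (A3) fails through $j$ and $m'$, the same estimate gives $A^{-(m-m')}p\in B_j$. Lemma~\ref{lem:count} with $\mathcal L=M_i$ and $\epsilon=\pm1$ shows that fewer than $N_i/2$ of the $N_i$ scales $m$ are excluded.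
\end{proof}

\subsection{Local connectedness}

For a continuum $C\subset Y_r$ we write $K_C=h(\pi_r^{-1}(C))$, a subcontinuum of $X$.

\begin{lemma}\label{lem:Xlc}
Under {\rm(NR)}, $X$ is a nondegenerate locally connected continuum, and for every $\varepsilon>0$ it is covered by finitely many sets $K_C$ of diameter less than $\varepsilon$.
\end{lemma}

\begin{proof}
We apply Lemma~\ref{lem:lc}. The approximation $\hat p_{0,t}$ is a continuous function on $Y_{2t}$, and it is within $\gamma\lambda^{-t}$ of $h$ by \eqref{eq:tail}. It remains to present $Y_r$ as the image of a compact semialgebraic set.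

Let $F\subset\mathbb R^4$ be a closed fundamental parallelepiped of $\Gamma$, and let $\tilde Y_r\subset F\times(\mathbb D^2)^{I_r}$ be the preimage of $Y_r$; it is compact and maps onto $Y_r$. Starting from $W_0\in F$ and running \eqref{eq:pseudo} in $\mathbb R^4$, we obtain for each approximation $\hat p_{n,m}$ that occurs in a constraint with support in $I_r$ a lift $\hat P_{n,m}$ that is an affine function of the coordinates. For $\varrho>0$, the set $U_i(\varrho)$ of $P\in\mathbb R^4$ with $\|P-z\|<\varrho$ for some $z\in\tilde\Pi_i$, and the set $\bar U_i(\varrho)$ defined with $\le$, are projections of semialgebraic sets, hence semialgebraic. We have $d(\hat p_{n,m},\Pi_i)<\varrho$ exactly when $\hat P_{n,m}+g\in U_i(\varrho)$ for some $g\in\Gamma$, and $d(\hat p_{n,m},\Pi_i)\le\varrho$ exactly when $\hat P_{n,m}+g\in\bar U_i(\varrho)$ for some $g$, the distance being attained. As $\hat P_{n,m}$ is bounded, only finitely many $g$ can occur. So (A2) and (A3) are semialgebraic conditions. The constraint $(i,n,m)$ is active and violated exactly when (A2) and (A3) hold and, for one of finitely many $g$,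
\[
\hat P_{n,m}+g\in U_i(\lambda^{-m})\quad\text{and}\quad|\lambda^{m+1}\nu_i(\hat P_{n,m}+g)+a_{n+m}-\Lambda_ib_{n-m-1}|<\tau ;
\]
here $\hat P_{n,m}+g$ is the near lift. Finitely many constraints are involved, so $\tilde Y_r$ is semialgebraic.

Finally, $d(h(\omega),w_0)\le\gamma\le\frac19$ by \eqref{eq:tail} with $n=m=0$, and $w_0$ takes every value in $T$ as $\omega$ ranges over $Y$, because $\pi_0$ is onto. By \eqref{eq:gap}, the images of $0$ and of a vector of norm $0.4$ have distance $0.4>\frac29$. So $X$ has more than one point.
\end{proof}

\section{Choice of the obstacles and the dimension of $X$}\label{sec:data}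

\subsection{The first obstacle}

For $k\ne0$ the map $A^k-\mathrm{id}$ is invertible on $\mathbb R^4$, so $(A^k-\mathrm{id})z\in\Gamma$ has countably many solutions, and $A$ has countably many periodic points. Let $z_1\in T$ be nonperiodic, let $\tilde\Pi_1$ consist of one lift of $z_1$, let $\Lambda_1=\mathrm{id}$, and choose $u_1$ so that $\nu_1$ vanishes on $\tilde\Pi_1$. Since $A^kz_1\ne z_1$ for $k\neq0$, the part of (NR) with $i=1$ holds if $m_1\ge2$ is large; fix such an $m_1$. This determines $X_1$. By Lemma~\ref{lem:avoid}, $z_1\notin X_1$, so $X_1$ is nowhere dense by Lemma~\ref{lem:leaves}(iv). Its full preimage $\tilde X_1\subset\mathbb R^4$ is closed and nowhere dense. The first obstacle plays no part in the dimension estimate; its purpose is to create this room.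

\subsection{Walls}

Cover $T$ by the images of finitely many closed $\|\cdot\|$-balls $Q\subset\mathbb R^4$ of radius $\frac1{16}$; each embeds in $T$. Fix $Q$ and $\delta\in\{1,\frac12,\frac13,\dots\}$. For $\mu=1,\dots,4$ choose reals $c^0_{\mu,1}<\dots<c^0_{\mu,s}$ with spacing $\delta$ such that $c^0_{\mu,1}\le\min_Qf_\mu-\delta$ and $c^0_{\mu,s}\ge\max_Qf_\mu+\delta$, where $s=s(Q,\delta)$. Let $\Theta_{\mu,l}$ be the nonempty open set of pairs $(f,c)\in\mathcal O_\mu\times\mathbb R$ such that $f-c$ differs from $f_\mu-c^0_{\mu,l}$ by less than $\delta/4$ on $Q$. A \emph{parameter} for $(Q,\delta)$ is a choice of $(f_{\mu,l},c_{\mu,l})\in\Theta_{\mu,l}$ for all $\mu,l$. It defines affine functions $\varphi_{\mu,l}=f_{\mu,l}-c_{\mu,l}$, whose zero sets we call \emph{walls}. On $Q$ we have $\varphi_{\mu,l}-\varphi_{\mu,l+1}>\delta-\delta/2$, $\varphi_{\mu,1}>\delta-\delta/4$ and $\varphi_{\mu,s}<-\delta+\delta/4$; thus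
\begin{equation}\label{eq:order}
\varphi_{\mu,1}>\varphi_{\mu,2}>\dots>\varphi_{\mu,s},\qquad\varphi_{\mu,1}>0>\varphi_{\mu,s}\qquad\text{on }Q .
\end{equation}
In particular, walls of one family do not meet in $Q$. For each pair of indices $(\mu,l),(\mu',l')$ with $\mu<\mu'$ consider the set $\{z\in Q:\varphi_{\mu,l}(z)=\varphi_{\mu',l'}(z)=0\}$. Number all these pairs, for the countably many $(Q,\delta)$, by $i=2,3,\dots$, and let $\tilde\Pi_i$ be the corresponding set. The numbering depends only on the numbers $s(Q,\delta)$, so $i$ and $q_i$ are attached to each pair before the parameters are chosen. Each $\tilde\Pi_i$ is compact, semialgebraic, of diameter at most $\frac18$, and by \eqref{eq:graph} it lies in a plane $\nu_i=0$ as in (D2).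

\subsection{General position}

The map $A^k$ sends a plane of slope $\Lambda$ to a plane of slope $\lambda^{2k}\Lambda$. For $k\ne0$ the difference of the slopes is invertible, so the two planes meet in exactly one point, and a small perturbation moves this point but does not remove it. The next lemma shows that it can be moved in every direction, hence off $\tilde X_1$.

\begin{lemma}\label{lem:generic}
The parameters can be chosen so that $\Pi_i\cap A^k\Pi_i\cap X_1=\emptyset$ for all $i\ge2$ and $1\le|k|\le q_i$.
\end{lemma}

\begin{proof}
Fix $i\ge2$, belonging to $(Q,\delta)$ and to the pair $(\mu,l),(\mu',l')$. The set $\Pi_i$ depends only on $\theta=(f,c,f',c')\in\Theta:=\Theta_{\mu,l}\times\Theta_{\mu',l'}$. We show that the $\theta$ for which the assertion holds for this $i$ contain an open dense subset of $\Theta$. This suffices: the parameter space of $(Q,\delta)$ is the product of all $\Theta_{\mu,l}$, its projection to $\Theta$ is continuous and open, so the preimage of an open dense set is open and dense, and the finitely many such sets belonging to $(Q,\delta)$ have a common point.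

Let $x\in\Pi_i\cap A^k\Pi_i\cap X_1$. Then there are $z,z''\in\tilde\Pi_i$ and $g\in\Gamma$ with $z$ a lift of $x$, $z\in\tilde X_1$, and $z=A^kz''+g$. As $g\in Q-A^kQ$, the pair $(k,g)$ ranges over a finite set independent of $\theta$. Fix $(k,g)$. The point $z$ solves
\begin{equation}\label{eq:system}
f(z)=c,\quad f'(z)=c',\quad f(A^{-k}(z-g))=c,\quad f'(A^{-k}(z-g))=c' .
\end{equation}
In terms of $\xi=\alpha z^u$ and $\chi=\beta z^s$, the homogeneous system reads $\xi+\chi=0$, $\lambda^{-k}\xi+\lambda^k\chi=0$. As $\lambda^k\ne\lambda^{-k}$ and $\alpha,\beta$ are invertible, it has only the solution $z=0$. So \eqref{eq:system} has a unique solution $z(\theta)\in\mathbb R^4$, which is smooth in $\theta$.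

The solution cannot be moved freely when the first two equations coincide with the last two, that is, when $z=A^{-k}(z-g)$. This happens only at the unique point $z_*$ with $z_*=A^kz_*+g$. The set $\Theta'=\{\theta\in\Theta:f(z_*)\ne c\}$ is open and dense, and for $\theta\in\Theta'$ we have $z=z(\theta)\ne z_*$, hence $z\ne z'':=A^{-k}(z-g)$. We claim that $\theta\mapsto z(\theta)$ is a submersion on $\Theta'$. Differentiating \eqref{eq:system} in a direction $(\dot f,\dot c,\dot f',\dot c')$, we find that the derivative $\dot z$ is the unique solution of
\[
f(\dot z)=\dot c-\dot f(z),\qquad f(A^{-k}\dot z)=\dot c-\dot f(z''),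
\]
together with the same two equations for $f',\dot f',\dot c'$. Let $\zeta\in\mathbb R^4$. Since $z\ne z''$, there is an affine function $\dot c-\dot f$ with the values $f(\zeta)$ at $z$ and $f(A^{-k}\zeta)$ at $z''$, and an affine function $\dot c'-\dot f'$ with the values $f'(\zeta)$ and $f'(A^{-k}\zeta)$. For this direction $\dot z=\zeta$, which proves the claim.

Thus $z(\cdot)$ is continuous and open on $\Theta'$, so the preimage of the closed nowhere dense set $\tilde X_1$ is closed and nowhere dense in $\Theta'$. Hence $\{\theta\in\Theta':z(\theta)\notin\tilde X_1\}$ is open and dense in $\Theta$. The intersection of these sets over the finitely many $(k,g)$ is the required set.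
\end{proof}

Fix parameters as in the lemma. For $i\ge2$ and $1\le|k|\le q_i$, the compact sets $B_i\cap A^kB_i\cap X_1$ decrease as $m_i$ grows, and their intersection is $\Pi_i\cap A^k\Pi_i\cap X_1=\emptyset$; so they are empty for large $m_i$. Choose $m_2,m_3,\dots$ successively so large that (NR) and (D3) hold. All requirements of Section~\ref{sec:constraints} are now met, and $X$ is fixed.

\subsection{Dimension}

\begin{lemma}\label{lem:Xdim}
$\dim X=1$.
\end{lemma}

\begin{proof}
Fix $Q$ and let $X_Q$ be the set of points of $Q$ that project to $X$; it is compact and homeomorphic to its image. Fix $\delta$ and consider the slabs $S_{\mu,l}=\{z\in Q:\varphi_{\mu,l}(z)\ge0\ge\varphi_{\mu,l+1}(z)\}$, $1\le l<s$. By \eqref{eq:order}, for $z\in Q$ and fixed $\mu$ the numbers $\varphi_{\mu,l}(z)$ decrease strictly from a positive to a negative value. If none is zero, $z$ lies in exactly one slab of type $\mu$; otherwise exactly one is zero and $z$ lies in exactly two. On $S_{\mu,l}$ we have $c^0_{\mu,l}-\delta/4\le f_\mu\le c^0_{\mu,l+1}+\delta/4$, so $f_\mu$ varies by at most $\frac32\delta$. The cells $\bigcap_{\mu=1}^4S_{\mu,l_\mu}$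 form a finite closed cover of $Q$. If $v$ is the difference of two points of a cell, orthogonality of the $f_\mu$ gives
\[
\|v\|^2\le\sum_{\mu=1}^4\frac{f_\mu(v)^2}{|f_\mu|^2}\le\frac94\,\delta^2\Bigl(\frac12+\frac12+\frac14+\frac14\Bigr)<4\delta^2 .
\]
By Lemma~\ref{lem:avoid}, no point of $X_Q$ lies on two walls of different families. So a point of $X_Q$ lies in two slabs for at most one $\mu$, hence in at most two cells. Lemma~\ref{lem:dim} gives $\dim X_Q\le1$, the sum theorem gives $\dim X\le1$, and $\dim X\ge1$ because $X$ is a nondegenerate continuum.
\end{proof}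

\begin{proof}[Proof of Theorem~\ref{thm:main}]
The set $X\subset T\cong\mathbb T^4$ satisfies $A(X)=X$. It is a nondegenerate locally connected continuum by Lemma~\ref{lem:Xlc}, it is one-dimensional by Lemma~\ref{lem:Xdim}, and $A|_X$ is expansive by Lemma~\ref{lem:expansive}.
\end{proof}

\section{Separating points}\label{sec:sep}

To show that a point $p$ does not separate a set $K_C$, we treat $p$ as one more obstacle. One extra hole, at a fine scale $t$, removes the codes of $p$ and changes nothing at distance $4\lambda^{-t}$ from $p$. The extra condition need not be shift invariant, but it must fall on a letter that carries no other hole. The gap of $N_i$ integers below $m_i$ left by (D3) provides enough scales to find such a letter.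

\begin{lemma}\label{lem:nocut}
For every $r\ge0$, every continuum $C\subset Y_r$ and every $p\in X$, the set $K_C\setminus\{p\}$ is connected (possibly empty).
\end{lemma}

\begin{proof}
\emph{A good scale.} Let $i\ge2$. By Lemma~\ref{lem:count} with $\mathcal L=[m_i-N_i,m_i-1]$ and $\epsilon=-1$, there is $t=t_i\in \mathcal L$ such that
\begin{equation}\label{eq:good}
A^{m'-t}p\notin B_j\qquad\text{for all }j<i,\ m'\in M_j .
\end{equation}
By (D3), $t_i\ge m_{i-1}+N_{i-1}$, so $t_i\ge3$ and $t_i\to\infty$.

\emph{Near $p$ the letter $b_{-t-1}$ is free.} Let $y\in Y_{2t+1}$ with $d(\hat p_{0,t}(y),p)<2\lambda^{-t}$. We claim that no new constraint is active in the step from $I_{2t+1}=[-t,t]$ to $I_{2t+2}=[-t-1,t]$. Suppose $(j,n,m')$ is new and active. Then $n=m'-t$ and $n+m'\le t$, so $m'\le t<m_i$; hence $j<i$ and $n\le0$. Extend $y$ to $\omega^*\in Y$ and let $p^*=h(\omega^*)$. By \eqref{eq:tail}, $p^*=p+v$ with $\|v\|\le(2+\gamma)\lambda^{-t}\le3\lambda^{-t}$, so $d(A^np,A^np^*)\le3\lambda^{|n|-t}=3\lambda^{-m'}$. With \eqref{eq:tail} and (A1),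
\[
d(A^np,\Pi_j)\le d(A^np,A^np^*)+d(A^np^*,\hat p_{n,m'})+d(\hat p_{n,m'},\Pi_j)\le(3+\gamma+1)\lambda^{-m'}\le6\lambda^{-m_j},
\]
which contradicts \eqref{eq:good}.

\emph{The extra hole.} Consider the condition
\begin{itemize}
\item[$(*)$] if $d(\hat p_{0,t},p)<2\lambda^{-t}$ and $v$ is the lift of $\hat p_{0,t}-p$ with $\|v\|<2\lambda^{-t}$, then $|\lambda^{t+1}v^s+b_{-t-1}|\ge\tau$.
\end{itemize}
The lift $v$ is unique as $4\lambda^{-t}<1$, and it is continuous, so $(*)$ is a closed condition. It involves only $w_0$, the letters in $[-t,t-1]$, and $b_{-t-1}$. Put $Y'_s=Y_s$ for $s\le2t+1$, and let $Y'_s$ be the set of blocks in $Y_s$ that satisfy $(*)$ for $s\ge2t+2$. For $s\ne2t+1$ the fiber of $Y'_{s+1}$ over a point of $Y'_s$ equals the fiber of $Y_{s+1}$. For $s=2t+1$ this is also true if $d(\hat p_{0,t}(y),p)\ge2\lambda^{-t}$; otherwise, by the claim, the fiber is $\mathbb D\times(\mathbb D\setminus E)$ with the single hole $E=\{b:|b+\lambda^{t+1}v^s|<\tau\}$. So $(Y'_s)$ is a tower, and its limit $Y'$ is the set of codes in $Y$ that satisfy $(*)$. If $r\le2t+1$, Lemma~\ref{lem:tower} shows that $Y'\cap\pi_r^{-1}(C)$ is a continuum.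

\emph{What the hole removes.} If $h(\omega)=p$, then by \eqref{eq:tail} the vector $v=-\lambda^{-t-1}(a_t+\rho,b_{-t-1}+\rho')$ is a lift of $\hat p_{0,t}-p$ of norm at most $\gamma\lambda^{-t}$, and $|\lambda^{t+1}v^s+b_{-t-1}|=|\rho'|\le\gamma<\tau$. So $p\notin h(Y')$. If $\omega\in Y$ and $d(h(\omega),p)\ge4\lambda^{-t}$, then $d(\hat p_{0,t},p)\ge(4-\gamma)\lambda^{-t}>2\lambda^{-t}$, condition $(*)$ is void, and $\omega\in Y'$.

Now let $x,x'\in K_C\setminus\{p\}$. Take $i$ so large that $r\le2t_i+1$ and $d(x,p),d(x',p)\ge4\lambda^{-t_i}$. Then $x$ and $x'$ lie in the connected set $h(Y'\cap\pi_r^{-1}(C))\subset K_C\setminus\{p\}$. Hence $K_C\setminus\{p\}$ is connected.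
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:compl}(a)]
For $r=0$ and $C=T$ we have $K_C=X$, so $X$ has no cut points.

For each $N\ge1$ fix, by Lemma~\ref{lem:Xlc}, a finite cover $\mathcal K_N$ of $X$ by sets $K_C$ of diameter less than $1/N$. Let $p$ be a local separating point: $U\ni p$ is connected and open, and $U\setminus\{p\}$ is the union of disjoint nonempty open sets $G,G'$. The closure of $G$ in $U$ lies in $G\cup\{p\}$; if it did not contain $p$, then $G$ would be a nonempty proper open and closed subset of $U$. So $p\in\overline G$, and by symmetry $p\in\overline{G'}$. Choose $N$ so that all members of $\mathcal K_N$ that contain $p$ lie in $U$. Their union is a neighborhood of $p$, as in the proof of Lemma~\ref{lem:lc}, so one of them, $K$, meets $G$, and one of them, $K'$, meets $G'$. By Lemma~\ref{lem:nocut}, $K\setminus\{p\}\subset G$ and $K'\setminus\{p\}\subset G'$, so $K\cap K'=\{p\}$. Thus $p$ is determined by a pair of members of some $\mathcal K_N$, and there are countably many such pairs.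
\end{proof}

\section{Tori with a one-dimensional stable or unstable space}\label{sec:low}

If $\dim E^u=1$, stable plaques have codimension one and separate small boxes. An open set missed by $X$, pulled back by $A$, becomes a long stable plaque that passes on both sides of every point. This confines small connected subsets of $X$ to stable leaves; local connectedness then confines all of $X$ to a bounded part of one leaf, where $A$ contracts.

\begin{proof}[Proof of Theorem~\ref{thm:compl}(b)]
Replacing $A$ by $A^{-1}$, which exchanges $E^u$ and $E^s$, we may assume $\dim E^u=1$. Write $z=(z^u,z^s)$ with $z^u\in\mathbb R$, and use the norm, the constant $\theta$ and the discs $D_R$ of Lemma~\ref{lem:leaves}. Fix $\varrho\in(0,1]$ so small that the boxes $Q_x=x+\{|z^u|\le\varrho,\ |z^s|\le\varrho\}$ embed in $\mathbb T^n$; then $z^u$ is a continuous function on $Q_x$.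

\emph{For $x\in X$, the component of $x$ in $X\cap Q_x$ lies in $\{z^u=0\}$.} Let $0<\eta<\varrho$. Apply Lemma~\ref{lem:leaves}(ii) to the images $W_\pm$ of the open sets $\{0<\pm v^u<\eta,\ |v^s|<\eta\}$: there is $R$ such that every plaque of radius $R$ meets $x+W_+$ and $x+W_-$. The open set $\mathbb T^n\setminus X$ is nonempty and invariant, so by Lemma~\ref{lem:leaves}(iii) it contains a plaque $c+D_{R+2}$. Choose $u\in D_R$ with $c+u=x+(v^u,v^s)$, $0<v^u<\eta$, $|v^s|<\eta$. For $|z^s|\le\varrho$ the point $x+(v^u,z^s)=c+(u+z^s-v^s)$ lies in $c+D_{R+2}$, hence outside $X$. So $z^u$ omits the value $v^u\in(0,\eta)$ on $X\cap Q_x$. The same argument with $W_-$ gives an omitted value in $(-\eta,0)$. On the component of $x$ the function $z^u$ takes the value $0$ and has connected image, so $|z^u|<\eta$ there. Let $\eta\to0$.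

\emph{The set $X$ lies in a bounded part of one leaf.} By local connectedness each $x\in X$ has a connected relatively open neighborhood $V_x\subset X\cap Q_x$, and by the first step any two points of $V_x$ differ by the image of a vector of $E^s$ of norm at most $2\varrho$. Cover $X$ by finitely many of these sets, $V_1,\dots,V_L$. Since $X$ is connected, any two points $x,x'$ are joined by a chain of distinct sets $V_j$ in which consecutive members meet. Hence $x'=x+v$ with $v\in E^s$ and $|v|\le2\varrho L$. By Lemma~\ref{lem:leaves}(i) the vector $v=v(x,x')\in E^s$ is unique.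

\emph{Contraction.} Let $S=\sup|v(x,x')|<\infty$, the supremum over $X\times X$. By uniqueness $v(Ax,Ax')=Av(x,x')$, which has norm at most $\theta S$. Since $A(X)=X$, every pair of points has the form $(Ax,Ax')$, so $S\le\theta S$. Thus $S=0$ and $X$ is a point.

For the last assertion, let $A$ be a hyperbolic automorphism of $\mathbb T^n$ with $n\le3$. Neither $E^u$ nor $E^s$ is zero, so $n\ge2$ and one of the two spaces is one-dimensional. An invariant locally connected continuum is therefore a point or $\mathbb T^n$, and neither is one-dimensional. Theorem~\ref{thm:main} gives an example for $n=4$.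
\end{proof}

\begin{thebibliography}{KTT}

\bibitem[Ka]{Kato}
Kato, theorem on the nonexistence of expansive homeomorphisms on planar locally connected continua.

\bibitem[KTT]{KTT}
KTT, theorem that a one-dimensional locally connected continuum with an expansive homeomorphism is nowhere locally planar, and is homeomorphic to the Menger curve if it has no local separating points.

\end{thebibliography}
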